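# Bounding the heights of superatomic Boolean algebras with few atoms

## 1. The height bound and what it says about $\mathbf{V=L}$

The main theorem is a theorem of ZFC. The terms in it are defined right after the statements.

**Theorem 1 (ZFC).** Let $\kappa$ be an uncountable cardinal such that $([\kappa]^{\le\omega},\subseteq)$ has a cofinal subset of size $\le\kappa$, and $2^{\omega}<2^{\kappa}$. Then there is an ordinal $\Omega<(2^\kappa)^+$ such that every superatomic Boolean algebra with at most $\kappa$ atoms has height $\le\Omega$.

Both hypotheses hold if $\kappa^\omega=\kappa>\omega$: the whole set $[\kappa]^{\le\omega}$ then has size $\kappa$ and is cofinal in itself, and $2^\omega\le\kappa^\omega=\kappa<2^\kappa$.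

**Corollary 2.** If moreover $2^\kappa=\kappa^+$, then $\Omega<\kappa^{++}$, so there is no $(\kappa,\alpha)$-Boolean algebra for $\Omega<\alpha<\kappa^{++}$. In particular, under GCH, hence under $\mathbf{V=L}$, this holds for every $\kappa$ with $\mathrm{cf}(\kappa)>\omega$, so for every regular uncountable $\kappa$.

**Theorem 3 (classification under $\mathbf{V=L}$).** Assume $\mathbf{V=L}$ and let $\kappa$ be regular. There is an ordinal $\Omega_\kappa\le\kappa^{++}$ such that a $(\kappa,\alpha)$-Boolean algebra exists iff $\alpha<\Omega_\kappa$. If $\kappa=\omega$, then $\Omega_\omega=\omega_2$. If $\kappa>\omega$, then $\kappa^+<\Omega_\kappa<\kappa^{++}$, $\mathrm{cf}(\Omega_\kappa)=\kappa^+$, and $\Omega_\kappa$ is additively indecomposable.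

Here are the definitions. A Boolean algebra $B$ is *atomic* if below every non-zero element there is an atom. It is *superatomic* (an sBA) if every homomorphic image of $B$ is atomic; the one-element algebra counts as atomic. For an sBA $B$ we peel off atoms transfinitely. Put $I_0=\{0\}$; let $I_{\alpha+1}$ be the ideal generated by $I_\alpha$ together with all $b\in B$ such that $b/I_\alpha$ is an atom of $B/I_\alpha$; and let $I_\lambda=\bigcup_{\alpha<\lambda}I_\alpha$ for limit $\lambda$. The *height* $\mathrm{ht}(B)$ is the least $\delta$ such that $B/I_\delta$ is finite. The *cardinal sequence* of $B$ is $\langle\kappa_\alpha:\alpha<\mathrm{ht}(B)\rangle$, where $\kappa_\alpha$ is the number of atoms of $B/I_\alpha$. For an infinite cardinal $\kappa$, a *$(\kappa,\alpha)$-Boolean algebra* is an sBA of height $\alpha$ with $\kappa_\beta=\kappa$ for all $\beta<\alpha$: it has $\alpha$ levels, each of width exactly $\kappa$.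

Also, $[\kappa]^{\le\omega}$ is the set of countable subsets of $\kappa$, and $D\subseteq[\kappa]^{\le\omega}$ is *cofinal* if every countable $x\subseteq\kappa$ is contained in some $a\in D$. For instance, the countable infinite ordinals form a cofinal subset of $[\omega_1]^{\le\omega}$ of size $\omega_1$. An ordinal $\Omega>0$ is *additively indecomposable* if $\alpha,\beta<\Omega$ implies $\alpha+\beta<\Omega$; for instance $\omega^2$ is, and $\omega\cdot2$ is not.

The question behind these theorems is how tall such an algebra of constant width $\kappa$ can be. Two background facts frame it. First, for every regular $\kappa$, the existence of a simplified $(\kappa,1)$-morass implies the existence of a $(\kappa,\kappa^+)$-Boolean algebra. Second, if GCH holds, $\kappa$ is regular and $\alpha<\kappa^{++}$, then in some cardinal-preserving generic extension GCH holds and there is a $(\kappa,\alpha)$-Boolean algebra. So one asks: does $\mathbf{V=L}$ imply that a $(\kappa,\alpha)$-Boolean algebra exists for every regular $\kappa$ and every $\alpha<\kappa^{++}$? By Corollary 2 the answer is no, for every regular uncountable $\kappa$,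 and GCH alone causes the failure. This does not contradict the forcing fact: there $\alpha$ is fixed before forcing, and the bound $\Omega$ of the extension may exceed it.

**Proof of Corollary 2 from Theorem 1.** If $2^\kappa=\kappa^+$, then $\Omega<(2^\kappa)^+=\kappa^{++}$. If $\alpha\ge1$, a $(\kappa,\alpha)$-Boolean algebra has $\kappa_0=\kappa$ atoms, so $\alpha\le\Omega$. This gives the first sentence.

Now assume GCH and $\mathrm{cf}(\kappa)>\omega$. Then $2^\kappa=\kappa^+$, and it remains to see that $\kappa^\omega=\kappa$. Every function $\omega\to\kappa$ is bounded, so ${}^\omega\kappa=\bigcup_{\mu<\kappa}{}^\omega\mu$. If $\mu<\kappa$ is infinite, then $|\mu|^\omega\le2^{|\mu|}=|\mu|^+\le\kappa$; if $\mu$ is finite, then $|\mu|^\omega\le2^\omega=\omega_1\le\kappa$. Hence $\kappa^\omega\le\kappa\cdot\kappa=\kappa$. Finally, $\mathbf{V=L}$ implies GCH. $\square$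

## 2. Small heights, and the Cantor–Bendixson picture

**Height $0$.** Finite algebras: $B/I_0=B$ is finite.

**Height $1$.** Let $B$ be the algebra of finite and cofinite subsets of $\kappa$. Its atoms are the $\kappa$ singletons, $I_1$ is the ideal of finite sets, and $B/I_1$ has two elements. This is a $(\kappa,1)$-Boolean algebra.

**Height $2$.** Let $B\subseteq\mathcal P(\kappa\times\kappa)$ be generated by the finite sets and the columns $\{i\}\times\kappa$. Modulo finite sets, each element is a union of finitely many or of cofinitely many columns. So $I_1$ consists of the finite sets, $B/I_1$ is isomorphic to the finite-cofinite algebra on $\kappa$ with the columns as atoms, and $B/I_2$ has two elements. Its Stone space is a one-point compactification of $\kappa$ copies of the one-point compactification of the discrete space $\kappa$, so $B$ is superatomic by Lemma 4 below. It is a $(\kappa,2)$-Boolean algebra.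

To go further it helps to see the levels topologically. Recall that $B$ is isomorphic to the algebra $\mathrm{Clop}(S)$ of clopen subsets of its Stone space $S$, a compact Hausdorff zero-dimensional space. Write $\hat b$ for the clopen set of $b$. Recall also that for closed $F\subseteq S$ the restriction map $\mathrm{Clop}(S)\to\mathrm{Clop}(F)$ is onto, and that up to isomorphism every homomorphic image of $B$ arises in this way. For a space $X$ put $X^{(0)}=X$, let $X^{(\alpha+1)}$ be $X^{(\alpha)}$ minus its isolated points, and take intersections at limits. The space is *scattered* if some $X^{(\alpha)}$ is empty. The *level* of a point $p$ is the $\beta$ with $p\in X^{(\beta)}\setminus X^{(\beta+1)}$.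

**Lemma 4.** Let $S$ be a compact Hausdorff zero-dimensional space and $B=\mathrm{Clop}(S)$. Then $B$ is superatomic iff $S$ is scattered. In that case, for every $\alpha$, $I_\alpha(B)=\{b:\hat b\cap S^{(\alpha)}=\emptyset\}$, $B/I_\alpha\cong\mathrm{Clop}(S^{(\alpha)})$, and the atoms of $B/I_\alpha$ correspond to the isolated points of $S^{(\alpha)}$.

**Proof.** (See also J. Roitman, "Superatomic Boolean algebras", *Handbook of Boolean Algebras*.) Each $S^{(\alpha)}$ is closed. An atom of $\mathrm{Clop}(F)$ is a minimal non-empty clopen subset of $F$; as $F$ is Hausdorff and zero-dimensional, this is a singleton $\{p\}$ with $p$ isolated in $F$.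

If $B$ is superatomic and $S^{(\alpha)}\ne\emptyset$, then $\mathrm{Clop}(S^{(\alpha)})$ is a non-trivial homomorphic image, so it has an atom and $S^{(\alpha+1)}\ne S^{(\alpha)}$. Hence the derivatives reach $\emptyset$. Conversely, let $S$ be scattered, $F\subseteq S$ closed and $U\neq\emptyset$ clopen in $F$. Let $p\in U$ have the least level $\beta$ among points of $U$. Then $U\subseteq S^{(\beta)}$ and $p$ is isolated in $S^{(\beta)}$, hence in $U$, hence in $F$. So $\{p\}$ is an atom below $U$, and $\mathrm{Clop}(F)$ is atomic.

For the description of $I_\alpha$ use induction; $\alpha=0$ is clear. Given the statement for $I_\alpha$, it is the kernel of the restriction map to $S^{(\alpha)}$, so $B/I_\alpha\cong\mathrm{Clop}(S^{(\alpha)})$, and its atoms are as stated. Now $b\in I_{\alpha+1}$ iff $b/I_\alpha$ is below a finite join of atoms, iff $\hat b\cap S^{(\alpha)}$ is a finite set of isolated points of $S^{(\alpha)}$. This is equivalent to $\hat b\cap S^{(\alpha+1)}=\emptyset$, since then $\hat b\cap S^{(\alpha)}$ is compact and all its points are isolated, so it is finite. For limit $\lambda$, compactness gives $\hat b\cap\bigcap_{\alpha<\lambda}S^{(\alpha)}=\emptyset$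 iff $\hat b\cap S^{(\alpha)}=\emptyset$ for some $\alpha<\lambda$. $\square$

**Example.** Take $S=\omega_1+1$ with the order topology. The level of an ordinal $\xi>0$ is the least exponent in its Cantor normal form, and $0$ has level $0$. For each $\beta<\omega_1$ the points $\omega^\beta(\xi+1)$, $\xi<\omega_1$, are $\omega_1$ points of level $\beta$, and $S^{(\omega_1)}=\{\omega_1\}$ because $\omega_1=\omega^{\omega_1}$. So $\mathrm{Clop}(\omega_1+1)$ is an $(\omega_1,\omega_1)$-Boolean algebra.

## 3. Ranks of elements

We now measure how deep a single element lies. Let $C$ be an sBA and $I_\gamma=I_\gamma(C)$. If $I_\gamma\ne C$, then $C/I_\gamma$ is non-trivial and atomic, so it has an atom and $I_\gamma\subsetneq I_{\gamma+1}$. Therefore $C=I_\beta$ for some $\beta$. For the least such $\beta$, choosing an element of $I_{\gamma+1}\setminus I_\gamma$ for each $\gamma<\beta$ shows $|\beta|\le|C|$. For $c\in C$ let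
$$\mathrm{rk}_C(c)=\min\{\gamma: c\in I_\gamma\}.$$
Then $\mathrm{rk}_C(c)=0$ iff $c=0$. The rank is never a limit, because $I_\lambda$ is a union at limits. It is monotone: $c\le d$ implies $\mathrm{rk}_C(c)\le\mathrm{rk}_C(d)$. And if $|C|\le2^\omega$, then every rank is $<(2^\omega)^+$. In the finite-cofinite algebra a non-empty finite set has rank $1$ and a cofinite set has rank $2$.

The proof of Theorem 1 uses two facts that are almost converse to each other. The first builds rank up, the second breaks it down.

**Lemma 5.** If $c_n\le c$ $(n<\omega)$ are pairwise disjoint and $\mathrm{rk}_C(c_n)\ge\beta\ge1$ for all $n$, then $\mathrm{rk}_C(c)\ge\beta+1$.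

**Proof.** Suppose $c\in I_\beta$. If $\beta$ is a limit, then $c\in I_\gamma$ for some $\gamma<\beta$, so $\mathrm{rk}_C(c)<\beta\le\mathrm{rk}_C(c_0)$, against monotonicity. If $\beta=\gamma+1$, then $c/I_\gamma$ lies below a join of finitely many, say $k$, atoms of $C/I_\gamma$, so there are at most $k$ pairwise disjoint non-zero elements below it. But the $c_n/I_\gamma$ are pairwise disjoint, lie below $c/I_\gamma$, and are non-zero because $\mathrm{rk}_C(c_n)\ge\gamma+1$ means $c_n\notin I_\gamma$. Contradiction. $\square$

**Lemma 6.** If $b\notin I_{\eta+1}$, there are pairwise disjoint $b_n\le b$ $(n<\omega)$ with $b_n\notin I_\eta$ for all $n$.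

**Proof.** The relative algebra $R$ of $C/I_\eta$ below $b/I_\eta$ is infinite. Otherwise $b/I_\eta$ would be a finite join of atoms $b_i/I_\eta$ of $C/I_\eta$; then $b\setminus\bigvee_ib_i\in I_\eta$ and $b\in I_{\eta+1}$.

An infinite Boolean algebra has infinitely many pairwise disjoint non-zero elements. To see this, start with the unit $u$. If the relative algebra below $u$ is infinite, pick $0<d<u$; since it is the product of the relative algebras below $d$ and below $u\setminus d$, one of these is infinite. Set the other of the two elements aside and continue with the one whose relative algebra is infinite. The elements set aside are non-zero and pairwise disjoint.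

Let $e_n$ $(n<\omega)$ be such elements of $R$. Choose $b_n'\le b$ representing $e_n$ and put $b_n=b_n'\setminus\bigvee_{m<n}b_m'$. The $b_n$ are pairwise disjoint, and $b_n/I_\eta=e_n\setminus\bigvee_{m<n}e_m=e_n\ne0$. $\square$

## 4. Why counting algebras and reading countable traces do not suffice

Let $B$ have at most $\kappa$ atoms. As $B$ is atomic, sending $b$ to the set of atoms below it embeds $B$ into a power set $\mathcal P(A)$ with $|A|\le\kappa$. So $|B|\le2^\kappa$, and by Section 3 the height of $B$ is $<(2^\kappa)^+$. This bounds each algebra separately. For a common bound one would like to take the supremum over all algebras, but $\mathcal P(\kappa)$ has $2^{2^\kappa}\geq(2^\kappa)^+$ subsets, and a supremum of that many ordinals below $(2^\kappa)^+$ may well equal $(2^\kappa)^+$. We need to attach to each algebra an invariant from a set of size at most $2^\kappa$, and to bound the height by that invariant alone.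

The hypotheses suggest the invariant: look at $B$ through countable sets of atoms. Assume the set $A$ of atoms of $B$ is a subset of $\kappa$. For $b\in B$ and countable $a\subseteq\kappa$ let
$$b|a=\{x\in A\cap a: x\le b\},\qquad B_a=\{b|a: b\in B\}.$$
The map $b\mapsto b|a$ is a homomorphism of $B$ onto the subalgebra $B_a$ of $\mathcal P(A\cap a)$. So $B_a$ is superatomic, being a homomorphic image of $B$, and $|B_a|\le2^\omega$. Hence
$$\psi_b(a):=\mathrm{rk}_{B_a}(b|a)<\theta,\qquad\text{where }\theta=(2^\omega)^+. \tag{1}$$
If $a$ ranges over a cofinal $D$ of size $\le\kappa$, there are at most $\theta^{\kappa}\le2^\kappa$ candidate functions $\psi_b$, because $2^\omega<2^\kappa$ gives $\theta\le2^\kappa$. This is the right number.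

Topologically, if $B=\mathrm{Clop}(S)$ and atoms are identified with isolated points of $S$, the kernel of $b\mapsto b|a$ is $\{b:\hat b\cap\overline{A\cap a}=\emptyset\}$, so $B_a\cong\mathrm{Clop}(\overline{A\cap a})$, and Lemma 4 gives
$$\psi_b(a)=\min\{\gamma:\hat b\cap(\overline{A\cap a})^{(\gamma)}=\emptyset\}. \tag{2}$$

**Values alone are too small.** One might hope that $\mathrm{rk}_B(b)$ is at most the supremum of the $\psi_b(a)$. Take $B=\mathrm{Clop}(\omega_1+1)$. A countable set of isolated points is contained in some $[0,\xi]$ with $\xi<\omega_1$; its closure is a countable scattered space, so it has only countably many non-empty levels. By (2), $\psi_1(a)<\omega_1$ for every $a$. But $\mathrm{rk}_B(1)=\omega_1+1$. So the height must be read from the function $\psi_1$ as a whole, by comparing functions with one another.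

**Comparing functions.** Call $g$ smaller than $f$ if $g(a)<f(a)$ for almost all $a\in D$, in a sense made precise in Section 5: the exceptional set is not cofinal. If this is well founded, it has a rank $\|f\|$, and one would try to show by induction on $\rho$ that $b\notin I_\rho$ implies $\|\psi_b\|\ge\rho$. Let $\eta<\rho$. Lemma 6 gives disjoint $b_n\le b$ outside $I_\eta$, and by the induction hypothesis $\|\psi_{b_n}\|\ge\eta$. It would suffice that *one* $\psi_{b_n}$ is smaller than $\psi_b$. This can fail for every $n$ at once.

**Example.** Assume CH, let $\kappa=\omega_1$ and $D=[\omega_1]^{\le\omega}$. Let $Z$ be the one-point compactification, with extra point $\infty$, of the disjoint sum of the copies $(\omega_1+1)\times\{n\}$, $n<\omega$, and let $B=\mathrm{Clop}(Z)$. The isolated points are the $(\xi,n)$ with $\xi<\omega_1$ zero or a successor; there are $\omega_1$ of them, and we identify $A$ with $\omega_1$ by a bijection. Let $b=1$ and let $b_n$ be the $n$-th copy. Then $(\omega_1,n)\in Z^{(\omega_1)}$, so $b_n\notin I_{\omega_1}$, and $\infty\in Z^{(\omega_1+1)}$, so $1\notin I_{\omega_1+1}$. Thus these $b_n$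 are a legitimate outcome of Lemma 6 for $\eta=\omega_1$.

Fix $n$ and a countable set $x$ of atoms. Choose a countable $\delta\ge1$ such that all first coordinates of points of $x$ are $<\omega^\delta$. Let $a$ consist of all isolated points $(\xi,n)$ with $\xi<\omega^{\delta+1}$ and all isolated points $(\xi,m)$ with $m\ne n$, $\xi<\omega^\delta$. Then $x\subseteq a$, and
$$F:=\overline a=\{\infty\}\cup\big([0,\omega^{\delta+1}]\times\{n\}\big)\cup\bigcup_{m\ne n}[0,\omega^\delta]\times\{m\}.$$
For $\zeta\le\delta$ the set $F^{(\zeta)}$ contains all $(\omega^\delta,m)$, $m\ne n$, and every neighbourhood of $\infty$ contains almost all of these. So by induction $\infty\in F^{(\delta+1)}$, and $F^{(\delta+1)}=\{\infty,(\omega^{\delta+1},n)\}$, $F^{(\delta+2)}=\emptyset$. By (2), $\psi_b(a)=\delta+2=\psi_{b_n}(a)$. As $x$ was arbitrary, the set of $a$ with $\psi_{b_n}(a)=\psi_b(a)$ is cofinal. So for no $n$ is $\psi_{b_n}$ below $\psi_b$ almost everywhere.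

The reason is visible. Lemma 5 needs infinitely many disjoint elements whose ranks *all* reach $\beta$, so at each $a$ it only shows that $\psi_b(a)$ exceeds $\min_n\psi_{b_n}(a)$, and the $n$ giving the minimum moves with $a$. So we take the pointwise minimum $g$ as the smaller function. The price is that $g$ is none of the $\psi_{b_n}$, and we need a lower bound for its rank. But $D$ splits into countably many pieces on each of which $g$ *equals* one fixed $\psi_{b_n}$. This leads to the plan: define the rank on every piece $T$ of $D$ that is not negligible, carry the induction for all pieces at once, and prove that a lower bound for the rank on countably many pieces survives on their union.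

## 5. The ideal of non-cofinal sets and its norms

From here on $\kappa$ is as in Theorem 1, $D\subseteq[\kappa]^{\le\omega}$ is a fixed cofinal set with $|D|\le\kappa$, and $\theta=(2^\omega)^+$.

**Step 1: negligible sets.** Negligible should mean "ignorable by choosing a countable set of atoms", and it must be stable under countable unions. Let
$$J=\{S\subseteq D:\ \exists x\in[\kappa]^{\le\omega}\ \forall a\in S\ (x\not\subseteq a)\},\qquad J^+=\mathcal P(D)\setminus J.$$
So $S\in J^+$ iff $S$ is itself cofinal in $[\kappa]^{\le\omega}$. For $\kappa=\omega_1$ and $D$ the set of infinite countable ordinals, $J$ is the ideal of countable subsets of $D$, since a set of countable ordinals is cofinal iff it is unbounded in $\omega_1$.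

**Lemma 7.** $J$ is an ideal closed under countable unions, and $D\notin J$. For each countable $x\subseteq\kappa$, $\{a\in D:x\not\subseteq a\}\in J$.

**Proof.** Subsets of members of $J$ are in $J$ with the same witness. If $x_n$ witnesses $S_n\in J$, then $x=\bigcup_nx_n$ is countable, and for $a\in S_n$ we have $x\not\subseteq a$ because $x_n\not\subseteq a$; so $x$ witnesses $\bigcup_nS_n\in J$. That $D\notin J$ is the cofinality of $D$. The last statement is witnessed by $x$. $\square$

**Step 2: a rank on functions, over each positive set.** Let $W={}^D\theta$ be the set of functions from $D$ to $\theta$. For $T\in J^+$ and $f,g\in W$ put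
$$g<_Tf\iff\{a\in T:g(a)\ge f(a)\}\in J.$$

**Lemma 8.** For $T\in J^+$ the relation $<_T$ on $W$ is well founded. Its rank function
$$\|f\|_T=\sup\{\|g\|_T+1:g\in W,\ g<_Tf\}$$
depends only on $f\restriction T$. The set $\Omega:=\{\|f\|_D:f\in W\}$ is an ordinal, and $\Omega<(2^\kappa)^+$.

**Proof.** Suppose $f_{n+1}<_Tf_n$ for all $n<\omega$. The union of the sets $\{a\in T:f_{n+1}(a)\ge f_n(a)\}$ is in $J$ by Lemma 7, and $T\notin J$, so some $a\in T$ lies in none of them. Then $f_0(a)>f_1(a)>\cdots$ is an infinite descending sequence of ordinals, which is impossible.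

Whether $g<_Tf$ holds depends on $f$ only through $f\restriction T$. So if $f\restriction T=f'\restriction T$, the same functions $g$ are below $f$ and $f'$, and $\|f\|_T=\|f'\|_T$.

To see that $\Omega$ is an ordinal, let $\alpha<\|f\|_D$ for some $f\in W$, and let $\beta=\|f'\|_D$ be the least member of $\Omega$ with $\beta\ge\alpha$. If $\beta>\alpha$, then by the definition of the supremum there is $g<_Df'$ with $\|g\|_D+1>\alpha$, that is, $\alpha\le\|g\|_D<\beta$, against the choice of $\beta$. So $\alpha=\beta\in\Omega$. Thus $\Omega$ is a transitive set of ordinals, that is, an ordinal. Finally $\theta\le2^\kappa$ and $|D|\le\kappa$ give $|\Omega|\le|W|\le(2^\kappa)^\kappa=2^\kappa$, so $\Omega<(2^\kappa)^+$. $\square$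

As a small example over $D$: the constant function $0$ has norm $0$, as nothing is below it. The functions below the constant $1$ are $0$ almost everywhere, so $\|1\|_D=1$. A function with values in $\{0,1\}$ has norm $1$ if it is $1$ almost everywhere; otherwise it is $0$ on a positive set, nothing lies below it, and its norm is $0$. Hence the constant $2$ has norm $2$.

**Step 3: gluing.** This is the lemma that makes the pointwise minimum usable.

**Lemma 9.** Let $T\in J^+$ be the disjoint union of sets $T_n$ $(n<\omega)$, and let $g\in W$ satisfy $\|g\|_{T_n}\ge\eta$ whenever $T_n\in J^+$. Then $\|g\|_T\ge\eta$.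

**Proof.** Induction on $\eta$, for all $g$; the case $\eta=0$ is trivial. Let $\eta'<\eta$. For each $n$ with $T_n\in J^+$ we have $\|g\|_{T_n}>\eta'$, so by definition of the supremum there is $h_n\in W$ with $h_n<_{T_n}g$ and $\|h_n\|_{T_n}\ge\eta'$. Define $h\in W$ by $h=h_n$ on each such $T_n$ and $h=0$ elsewhere.

The set $\{a\in T:h(a)\ge g(a)\}$ is contained in the union of those $T_n$ that lie in $J$ and of the exceptional sets $\{a\in T_n:h_n(a)\ge g(a)\}\in J$ for the other $n$. This is a countable union of members of $J$, so $h<_Tg$. Moreover, if $T_n\in J^+$, then $h\restriction T_n=h_n\restriction T_n$, so $\|h\|_{T_n}=\|h_n\|_{T_n}\ge\eta'$ by Lemma 8. The induction hypothesis for $\eta'$, applied to $h$, gives $\|h\|_T\ge\eta'$. Hence $\|g\|_T\ge\eta'+1$. As $\eta'<\eta$ was arbitrary, $\|g\|_T\ge\eta$. $\square$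

## 6. The norm of $\psi_b$ dominates the rank of $b$: proof of Theorem 1

Let $B$ be an sBA whose set $A$ of atoms has size $\le\kappa$. After renaming we may assume $A\subseteq\kappa$. Let $\psi_b\in W$ be given by (1) for $a\in D$.

**Proposition 10.** If $b\in B\setminus I_\rho(B)$, then $\|\psi_b\|_T\ge\rho$ for every $T\in J^+$.

**Proof.** Induction on $\rho$, for all $b$ and all $T$ simultaneously. Quantifying over $T$ matters, because the induction hypothesis will be applied on pieces of $T$. The case $\rho=0$ is trivial. Let $\rho>0$, $b\notin I_\rho$, $T\in J^+$ and $\eta<\rho$. Since $I_{\eta+1}\subseteq I_\rho$, Lemma 6 gives pairwise disjoint $b_n\le b$ $(n<\omega)$ with $b_n\notin I_\eta$. Put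
$$g(a)=\min_{n<\omega}\psi_{b_n}(a)\qquad(a\in D),$$
so $g\in W$.

**Step 1: $g<_T\psi_b$.** We show that $g$ is smaller than $\psi_b$ outside a set in $J$. Each $b_n$ is non-zero and $B$ is atomic, so pick an atom $x_n\le b_n$, and let $x=\{x_n:n<\omega\}$. By Lemma 7, $\{a\in D:x\not\subseteq a\}\in J$. Now let $a\in D$ with $x\subseteq a$. Then $x_n\in b_n|a$, so $b_n|a\ne\emptyset$ and $\psi_{b_n}(a)\ge1$ for all $n$. Thus $\beta:=g(a)\ge1$. The $b_n|a$ are pairwise disjoint elements of the sBA $B_a$, they lie below $b|a$, and all have rank $\ge\beta$. By Lemma 5 in $B_a$, $\psi_b(a)\ge\beta+1>g(a)$. So $\{a\in T:g(a)\ge\psi_b(a)\}\subseteq\{a\in D:x\not\subseteq a\}\in J$.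

**Step 2: $\|g\|_T\ge\eta$.** We cut $T$ into pieces on which $g$ is one of the $\psi_{b_n}$. Let $T_n$ be the set of $a\in T$ such that $n$ is least with $\psi_{b_n}(a)=g(a)$. The minimum is attained, so $T$ is the disjoint union of the $T_n$. If $T_n\in J^+$, then $g\restriction T_n=\psi_{b_n}\restriction T_n$, and the induction hypothesis for $\eta<\rho$, $b_n\notin I_\eta$ and $T_n$ gives
$$\|g\|_{T_n}=\|\psi_{b_n}\|_{T_n}\ge\eta.$$
By Lemma 9, $\|g\|_T\ge\eta$.

**Step 3: assembling.** By Steps 1 and 2, $\|\psi_b\|_T\ge\|g\|_T+1\ge\eta+1$. This holds for every $\eta<\rho$, so $\|\psi_b\|_T\ge\rho$. $\square$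

**Proof of Theorem 1.** Let $\Omega<(2^\kappa)^+$ be the ordinal of Lemma 8; it depends only on $\kappa$ and $D$. Let $B$ be as above and $\rho<\mathrm{ht}(B)$. Then $B/I_\rho$ is infinite, so $1\notin I_\rho$. Proposition 10 with $T=D$ gives $\rho\le\|\psi_1\|_D$, and $\|\psi_1\|_D\in\Omega$. So $\rho<\Omega$. As $\rho<\mathrm{ht}(B)$ was arbitrary, $\mathrm{ht}(B)\le\Omega$. $\blacksquare$

With this, Corollary 2 is proved, and the question about $\mathbf{V=L}$ has a negative answer.

**The role of $\kappa>\omega$.** Try $\kappa=\omega$. Every cofinal $D\subseteq[\omega]^{\le\omega}$ contains $\omega$ itself. So $J=\{S\subseteq D:\omega\notin S\}$ (use the witness $x=\omega$), $\{\omega\}\in J^+$, and $g<_Df$ means $g(\omega)<f(\omega)$. Hence $\|f\|_D=f(\omega)$, the functions $\psi_b$ say no more than the ranks in $B$ itself, and $\Omega=\theta=(2^\omega)^+$, which is not below $(2^\kappa)^+$. The count $|W|\le2^\kappa$ fails too, since $\theta>2^\omega=2^\kappa$.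

## 7. $(\kappa,\alpha)$-spaces

For Theorem 3 we must build algebras from others, and this is easiest with spaces. Call a locally compact Hausdorff, zero-dimensional, scattered space $X$ a *$(\kappa,\alpha)$-space* if $\alpha$ is least with $X^{(\alpha)}=\emptyset$ and all levels $X_\beta=X^{(\beta)}\setminus X^{(\beta+1)}$, $\beta<\alpha$, have size $\kappa$. For instance, the discrete space $\kappa$ is a $(\kappa,1)$-space, and the ordinal $\omega_1$ is an $(\omega_1,\omega_1)$-space. Note that $U^{(\beta)}=U\cap X^{(\beta)}$ for open $U\subseteq X$, by induction on $\beta$.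

**Lemma 11.** For $\alpha\ge1$, a $(\kappa,\alpha)$-Boolean algebra exists iff a $(\kappa,\alpha)$-space exists. If $X$ is a $(\kappa,\alpha)$-space and $X\cup\{\infty\}$ its one-point compactification, then $(X\cup\{\infty\})^{(\gamma)}=X^{(\gamma)}\cup\{\infty\}$ for all $\gamma\le\alpha$.

**Proof.** Let $B$ be a $(\kappa,\alpha)$-Boolean algebra with Stone space $S$. The open subspace $X=S\setminus S^{(\alpha)}$ is locally compact, Hausdorff, zero-dimensional and scattered, and $X^{(\beta)}=S^{(\beta)}\setminus S^{(\alpha)}$ for $\beta\le\alpha$. So $X^{(\alpha)}=\emptyset$, and for $\beta<\alpha$ the level $X_\beta=S^{(\beta)}\setminus S^{(\beta+1)}$ has as many points as $B/I_\beta$ has atoms, by Lemma 4, which is $\kappa$.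

Conversely, let $X$ be a $(\kappa,\alpha)$-space. We first see that $X^{(\gamma)}$ is not compact for $\gamma<\alpha$. If it were, then, a decreasing intersection of non-empty closed subsets of a compact space being non-empty, there would be a last $\varepsilon\ge\gamma$ with $X^{(\varepsilon)}\ne\emptyset$. Then $X^{(\varepsilon)}=X_\varepsilon$ is compact and discrete, hence finite, while $|X_\varepsilon|=\kappa$ is infinite. Contradiction. In particular $X$ is not compact.

The space $X^*=X\cup\{\infty\}$ is compact Hausdorff. It is zero-dimensional: $X$ has a base of compact open sets, every compact subset of $X$ lies in a finite union of these, and so the complements in $X^*$ of compact open subsets of $X$ form a base at $\infty$. Now prove $(X^*)^{(\gamma)}=X^{(\gamma)}\cup\{\infty\}$ for $\gamma\le\alpha$ by induction. Points of $X$ are handled by openness of $X$. For $\infty$ only the step from $\gamma<\alpha$ to $\gamma+1$ needs an argument: if $\infty$ were isolated in $X^{(\gamma)}\cup\{\infty\}$, then $X^{(\gamma)}$ would be closed in a compact space, hence compact. So $(X^*)^{(\alpha)}=\{\infty\}$ and $X^*$ is scattered.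 By Lemma 4, $B=\mathrm{Clop}(X^*)$ is an sBA, $B/I_\beta$ has $|X_\beta|=\kappa$ atoms for $\beta<\alpha$ and is therefore infinite, and $B/I_\alpha$ has two elements. So $B$ is a $(\kappa,\alpha)$-Boolean algebra. $\square$

Let $H(\kappa)$ be the class of all $\alpha$ for which a $(\kappa,\alpha)$-Boolean algebra exists. By Section 2, $0,1\in H(\kappa)$.

**Lemma 12.** (a) $H(\kappa)$ is an initial segment of the ordinals. (b) It is closed under successors and under suprema of at most $\kappa$ elements.

**Proof.** (a) We have $0\in H(\kappa)$. If $X$ is a $(\kappa,\alpha)$-space and $1\le\beta<\alpha$, the open subspace $X\setminus X^{(\beta)}$ is a $(\kappa,\beta)$-space: its levels are the $X_\gamma$ with $\gamma<\beta$.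

(b) Derivatives of a topological sum are the sums of the derivatives. For suprema, discard zeros and take the sum of $(\kappa,\alpha_i)$-spaces, $i$ in an index set of size $\le\kappa$. It is empty from the derivative $\sup_i\alpha_i$ on, and each level below this supremum is a union of at least one and at most $\kappa$ sets of size $\kappa$. For successors, $1\in H(\kappa)$ covers $\alpha=0$. For $\alpha\ge1$ take the sum of $\kappa$ copies of $X\cup\{\infty\}$, where $X$ is a $(\kappa,\alpha)$-space. By Lemma 11, its levels below $\alpha$ have size $\kappa\cdot\kappa=\kappa$, level $\alpha$ consists of the $\kappa$ points at infinity, and nothing is left above. $\square$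

So already in ZFC every $\alpha<\kappa^+$ is in $H(\kappa)$, by induction on $\alpha$.

## 8. Products and the natural sum

To show that $H(\kappa)$ is closed under addition, we multiply spaces. The level of a pair $(x,y)$ turns out to be the natural sum of the levels.

Given $\xi$ and $\eta$, write both in Cantor normal form with common exponents $\gamma_1>\dots>\gamma_r$ and coefficients in $\omega$, zero allowed: $\xi=\sum_i\omega^{\gamma_i}m_i$, $\eta=\sum_i\omega^{\gamma_i}n_i$. The *natural sum* is $\xi\oplus\eta=\sum_i\omega^{\gamma_i}(m_i+n_i)$. For example $1\oplus\omega=\omega+1$, whereas $1+\omega=\omega$. Recall that ordinals are compared by the coefficient at the largest exponent at which their normal forms differ.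

**Lemma 13.** (i) $\oplus$ is commutative and strictly increasing in each argument. (ii) Each ordinal is $\xi\oplus\eta$ for only finitely many pairs $(\xi,\eta)$. (iii) $\alpha\oplus\beta\ge\alpha+\beta$. (iv) $\xi\oplus\eta$ is the least ordinal greater than all $\xi'\oplus\eta$ $(\xi'<\xi)$ and all $\xi\oplus\eta'$ $(\eta'<\eta)$.

**Proof.** (i) follows from the comparison rule, since adding the coefficients of $\eta$ to two ordinals does not change the largest exponent at which they differ, nor the sign of the difference there. (ii) The coefficients of $\xi$ and $\eta$ add up to finitely many given natural numbers. (iii) The normal form of $\alpha+\beta$ arises from that of $\alpha\oplus\beta$ by dropping the contribution of those terms of $\alpha$ whose exponent is below the leading exponent of $\beta$ (if $\beta>0$).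

(iv) By (i), $\xi\oplus\eta$ exceeds all these ordinals. Let $\zeta<\xi\oplus\eta$, let $\gamma$ be the largest exponent at which the normal forms of $\zeta$ and $\xi\oplus\eta$ differ, and let $m,n$ be the coefficients of $\xi,\eta$ at $\gamma$. The coefficient of $\zeta$ at $\gamma$ is less than $m+n$, so $m\ge1$ or $n\ge1$; by symmetry let $m\ge1$. Let $\xi'$ have the terms of $\xi$ at exponents $>\gamma$, coefficient $m-1$ at $\gamma$, and the terms of $\zeta$ at exponents $<\gamma$. Then $\xi'<\xi$. The ordinal $\xi'\oplus\eta$ agrees with $\zeta$ above $\gamma$, has coefficient $m+n-1$ at $\gamma$, which is at least that of $\zeta$, and below $\gamma$ its coefficients are at least those of $\zeta$. So $\xi'\oplus\eta\ge\zeta$, and $\zeta$ is not greater than all the ordinals in question. $\square$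

**Lemma 14.** Let $X,Y$ be scattered spaces, and write $\mathrm{rk}$ for the level of a point. Then for all $\zeta$,
$$(X\times Y)^{(\zeta)}=\{(x,y):\mathrm{rk}\,x\oplus\mathrm{rk}\,y\ge\zeta\}.$$

**Proof.** Induction on $\zeta$. The case $\zeta=0$ is trivial, and at limits both sides are intersections. For $\zeta\to\zeta+1$, let $(x,y)\in(X\times Y)^{(\zeta)}$ have levels $\xi=\mathrm{rk}\,x$, $\eta=\mathrm{rk}\,y$, so that $\xi\oplus\eta\ge\zeta$. We must show that $(x,y)$ is isolated in the $\zeta$-th derivative iff $\xi\oplus\eta=\zeta$.

Let $\xi\oplus\eta=\zeta$. As $x$ is isolated in $X^{(\xi)}$ and $y$ in $Y^{(\eta)}$, there are neighbourhoods $U$ of $x$ and $V$ of $y$ in which all other points have level $<\xi$, respectively $<\eta$. By strict monotonicity, $(x,y)$ is the only point of $U\times V$ with natural sum $\ge\zeta$. So it is isolated.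

Let $\xi\oplus\eta>\zeta$. By Lemma 13(iv) there is $\xi'<\xi$ with $\xi'\oplus\eta\ge\zeta$, or $\eta'<\eta$ with $\xi\oplus\eta'\ge\zeta$; by symmetry assume the former. Since $x\in X^{(\xi)}\subseteq X^{(\xi'+1)}$, the point $x$ is not isolated in $X^{(\xi')}$, so every neighbourhood of $x$ contains $x'\ne x$ with $\mathrm{rk}\,x'\ge\xi'$. Then $\mathrm{rk}\,x'\oplus\eta\ge\zeta$, so $(x',y)$ is in the $\zeta$-th derivative. Hence $(x,y)$ is not isolated in it. $\square$

**Lemma 15.** If $\alpha,\beta\in H(\kappa)$, then $\alpha+\beta\in H(\kappa)$.

One detail of the proof is worth flagging first. Multiplying a $(\kappa,\alpha)$-space by a $(\kappa,\beta)$-space is not enough: for $\alpha=\beta=\omega$ all levels occurring are $m\oplus n<\omega$, so the product has height only $\omega$. We need a point of level $\alpha$ in the first factor, so we take a space of height $\alpha+1$ there.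

**Proof.** We may assume $\alpha,\beta\ge1$. Let $X$ be a $(\kappa,\alpha+1)$-space, which exists by Lemmas 12(b) and 11, and $Y$ a $(\kappa,\beta)$-space. The product $X\times Y$ is locally compact, Hausdorff and zero-dimensional. By Lemma 14 it is scattered; let $\delta$ be least with $(X\times Y)^{(\delta)}=\emptyset$. Its level $\zeta$ is
$$\bigcup\{X_\xi\times Y_\eta:\xi\oplus\eta=\zeta\},$$
where $\xi<\alpha+1$ and $\eta<\beta$. By Lemma 13(ii) this is a finite union of sets of size $\kappa$. For $\zeta<\delta$ it is non-empty, since the $\zeta$-th derivative is non-empty and scattered. So all levels below $\delta$ have size $\kappa$, and $X\times Y$ is a $(\kappa,\delta)$-space.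

For each $\beta'<\beta$ there are points of level $\alpha$ in $X$ and of level $\beta'$ in $Y$, so $\delta>\alpha\oplus\beta'\ge\alpha+\beta'$ by Lemma 13(iii). Hence $\delta\ge\sup\{\alpha+\beta'+1:\beta'<\beta\}=\alpha+\beta$. As $\delta\in H(\kappa)$ by Lemma 11, Lemma 12(a) gives $\alpha+\beta\in H(\kappa)$. $\square$

## 9. The spectrum of heights in $L$: proof of Theorem 3

Assume $\mathbf{V=L}$, so GCH holds, and let $\kappa$ be regular.

**Step 1: $H(\kappa)$ is an ordinal $\Omega_\kappa\le\kappa^{++}$.** By Lemma 12(a) it suffices that every $\alpha\in H(\kappa)$ is $<\kappa^{++}$. Let $\alpha\ge1$ and let $B$ be a $(\kappa,\alpha)$-Boolean algebra. It has $\kappa$ atoms, so it embeds into $\mathcal P(\kappa)$ and $|B|\le2^\kappa=\kappa^+$. For $\gamma<\mathrm{ht}(B)$ the quotient $B/I_\gamma$ is infinite, so $I_\gamma\subsetneq I_{\gamma+1}$. Choosing elements in the differences gives $|\alpha|\le|B|\le\kappa^+$. So $\alpha<\kappa^{++}$. By definition, a $(\kappa,\alpha)$-Boolean algebra exists iff $\alpha<\Omega_\kappa$.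

**Step 2: the case $\kappa=\omega$.** By Juhász–Weiss ("On thin-tall scattered spaces", Colloq. Math. 40 (1978)), an $(\omega,\alpha)$-space exists for every $0<\alpha<\omega_2$, in ZFC. With Lemma 11 and Step 1, $\Omega_\omega=\omega_2$.

**Step 3: the upper bound for $\kappa>\omega$.** By Corollary 2, every $\alpha\in H(\kappa)$ satisfies $\alpha\le\Omega$ for some fixed $\Omega<\kappa^{++}$. Hence $\Omega_\kappa\le\Omega+1<\kappa^{++}$.

**Step 4: the lower bound for $\kappa>\omega$.** Morasses enter only through a chain of implications, so we do not need their definition. In $L$ there is a $(\kappa,1)$-morass (Jensen; see Devlin, *Constructibility*), hence a simplified one (Velleman, "Simplified morasses", J. Symb. Logic 49 (1984)). By the first background fact in Section 1, there is a $(\kappa,\kappa^+)$-Boolean algebra. So $\kappa^+\in H(\kappa)$, that is, $\kappa^+<\Omega_\kappa$.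

**Step 5: cofinality and indecomposability for $\kappa>\omega$.** By Lemma 12(b), $\Omega_\kappa$ is closed under successors, so it is a limit ordinal, and the supremum of at most $\kappa$ of its elements is again one of its elements. So $\mathrm{cf}(\Omega_\kappa)>\kappa$. Since $\Omega_\kappa<\kappa^{++}$, we have $\mathrm{cf}(\Omega_\kappa)\le|\Omega_\kappa|\le\kappa^+$. Hence $\mathrm{cf}(\Omega_\kappa)=\kappa^+$. By Lemma 15, $\alpha,\beta<\Omega_\kappa$ implies $\alpha+\beta<\Omega_\kappa$, so $\Omega_\kappa$ is additively indecomposable. $\blacksquare$
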